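\title{The Ramsey number of $K_3+\overline{K}_n$ exceeds $8n$ by an unbounded amount}

\begin{abstract}
Let $K_3+\overline{K}_n$ be the graph formed by a triangle and $n$ further vertices, each adjacent to the three vertices of the triangle, and let $r_n$ be its two-color Ramsey number. We disprove the conjecture that $r_n\le 8n+10$ for all $n$. We show that $\limsup (r_n-8n)/\sqrt n\ge 1/\sqrt2$, and that for some $c>0$ and all large $x$ the conjectured bound fails for at least $cx/\log x$ integers $n\le x$. The colorings come from an elliptic quadratic form over $\mathbb F_2$ by randomly recoloring a sparse, structured set of edges.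
\end{abstract}

\section{Introduction}\label{sec:intro}

The \emph{join} $G+H$ of two graphs is their disjoint union together with all edges between a vertex of $G$ and a vertex of $H$. We write $K_m$ for the complete graph on $m$ vertices and $\overline{K}_n$ for the graph with $n$ vertices and no edges, so that $K_m+\overline{K}_n$ consists of a clique on $m$ vertices and $n$ further vertices, each adjacent to the whole clique. The \emph{Ramsey number} $r(G)$ is the least $p$ such that in every coloring of the edges of $K_p$ with two colors, the edges of one color contain a copy of $G$. We study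
\[
r_n=r(K_3+\overline{K}_n).
\]
Fix a two-coloring of $K_p$ and a monochromatic clique $T$. An \emph{extension} of $T$ is a vertex outside $T$ that is joined to every vertex of $T$ in the color of $T$. A monochromatic copy of $K_3+\overline{K}_n$ is a monochromatic triangle together with $n$ of its extensions. Hence $r_n\ge p+1$ exactly when some two-coloring of $K_p$ gives every monochromatic triangle at most $n-1$ extensions.

In a uniformly random coloring, a vertex extends a monochromatic $K_m$ with probability $2^{-m}$, so one expects $r(K_m+\overline{K}_n)$ to be close to $2^mn$. For $m=3$, Hoeffding's inequality (recalled in Section~\ref{sec:conc}) and a union bound over the fewer than $p^3/3$ choices of a triple and a color show that some coloring of $K_p$ gives every monochromatic triangle at most $p/8+\sqrt{1.5\,p\ln p}$ extensions. This gives $r_n\ge 8n-O(\sqrt{n\log n})$.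

For $m=1,2$ the main term $2^mn$ cannot be exceeded by more than a constant. A vertex of $K_{2n}$ has $2n-1$ edges, of which $n$ share a color, so $r(K_1+\overline{K}_n)\le 2n$. For $m=2$, count triangles. A triangle that is not monochromatic has exactly two vertices at which its two edges differ in color, and a vertex is the center of at most $(p-1)^2/4$ pairs of differently colored edges. So at most $p(p-1)^2/8$ triangles are not monochromatic, and at least $\binom p3-p(p-1)^2/8=p(p-1)(p-5)/24$ are. Each monochromatic triangle extends three edges, so some edge has at least $(p-5)/4$ extensions. For $p=4n+2$ this exceeds $n-1$, whence $r(K_2+\overline{K}_n)\le 4n+2$. The bounds $2n$ and $4n+2$ suggest that the next one has the form $8n+O(1)$.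

\medskip
\noindent\textbf{Conjecture.} \emph{For every positive integer $n$, $r(K_3+\overline{K}_n)\le 8n+10$.}
\medskip

We take this conjecture from a printed mathematics book, which quotes with it the bound $4n+2$ above, the bounds $(8-\varepsilon)n\le r_n\le 32n$ for every $\varepsilon>0$ and all $n\ge n_0(\varepsilon)$, the bound $r_n\le 16n+10$ for all $n$, and the bound $r_2<26$, which confirms the case $n=2$. Conlon \cite{Conlon} proved that $r_n=(8+o(1))n$, so the leading constant is right and the question concerns the lower-order term. We show that the Conjecture is false and that $r_n-8n$ is not bounded above.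

\begin{theorem}\label{thm:main}
For an integer $d\ge 2$ put $q=2^d$, $\lambda=\sqrt{13.5\,q\ln q}$ and $n_d=\lfloor q^2/8-q/32+\lambda\rfloor+1$. Then
\[
r_{n_d}\ \ge\ q^2+1\ \ge\ 8n_d+\frac q4-8\sqrt{13.5\,q\ln q}-7 .
\]
Consequently:
\begin{itemize}
\item[(a)] $r_{n_d}>8n_d+10$ for every $d\ge 18$, so the Conjecture is false;
\item[(b)] $\displaystyle\limsup_{n\to\infty}\frac{r_n-8n}{\sqrt n}\ \ge\ \frac1{\sqrt2}$.
\end{itemize}
\end{theorem}

\begin{theorem}\label{thm:range}
For all sufficiently large $d$ and every integer $n$ with
\[
(1-10^{-6}/d)\,4^d\le 8n\le 4^d-2^d/5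
\]
we have $r_n>8n+\tfrac12\sqrt n$. Hence, for some $c>0$ and all large $x$, at least $cx/\log x$ of the integers $n\le x$ violate the Conjecture.
\end{theorem}

We do not determine the order of $r_n-8n$, and we do not prove that the Conjecture fails for all large $n$.

To prove Theorem~\ref{thm:main} we color $K_p$, $p=q^2$, so that every monochromatic triangle has at most about $p/8-\sqrt p/32$ extensions. Section~\ref{sec:signs} writes the expected number of extensions as $p/8$ plus three kinds of correlation terms. Section~\ref{sec:quadric} finds a coloring in which the cubic term helps both colors but the linear term spoils one of them. Sections~\ref{sec:F} and~\ref{sec:terms} repair it by recoloring few edges at random, and Section~\ref{sec:conc} passes from expectations to a single coloring. Theorem~\ref{thm:range} follows in Section~\ref{sec:delete} by deleting random vertices.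

\section{Counting extensions with signs}\label{sec:signs}

We take the colors to be $+1$ and $-1$, and write $\xi_{xy}$ for the color of the edge $xy$. Let $V$ be a vector space over $\mathbb F_2$ with $p$ elements; since $-y=y$ in $V$, we call $x+y$ the \emph{difference} of $x$ and $y$. Given a function $\mu\colon V\to[-1,1]$, color the edges of the complete graph on $V$ independently so that $\mathbb E\,\xi_{xy}=\mu(x+y)$. Equivalently, $\Pr(\xi_{xy}=s)=(1+s\mu(x+y))/2$ for $s=\pm1$. An edge with $\mu(x+y)=\pm1$ has a fixed color. The value $\mu(0)$ does not affect the coloring; it only completes sums over $V$.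

For a triple $T=\{a,b,c\}$ of distinct vertices and a sign $s$, let
\[
X_s(T)=\#\{x\notin T:\ \xi_{xa}=\xi_{xb}=\xi_{xc}=s\}.
\]
If $T$ is monochromatic of color $s$, this is its number of extensions. The variable $X_s(T)$ is defined for every pair $(T,s)$ and does not involve the three edges inside $T$, so we never need to condition on $T$ being monochromatic. Put
\[
\Sigma=\sum_{x\in V}\mu(x),\qquad C(v)=\sum_{x\in V}\mu(x)\mu(x+v),\qquad \tau(T)=\sum_{x\in V}\mu(x+a)\mu(x+b)\mu(x+c),
\]
\begin{equation}\label{eq:Delta}
\Delta_s(T)=3s\Sigma+C(a+b)+C(b+c)+C(a+c)+s\,\tau(T).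
\end{equation}

\begin{lemma}\label{lem:expand}
For every triple $T$ and sign $s$,
\[
\mathbb E X_s(T)=\frac{p+\Delta_s(T)}8-\frac18\sum_{x\in T}\prod_{v\in T}\bigl(1+s\mu(x+v)\bigr)\ \le\ \frac{p+\Delta_s(T)}8 .
\]
\end{lemma}

\begin{proof}
For $x\notin T$ the edges $xa,xb,xc$ are distinct, hence independent, so $x$ is counted with probability $\frac18\prod_{v\in T}(1+s\mu(x+v))$. Sum this product over all $x\in V$ and expand it using $s^2=1$. The constant term gives $p$. The three linear terms give $s\Sigma$ each. The term $\sum_x\mu(x+a)\mu(x+b)$ equals $C(a+b)$ after the substitution $x\mapsto x+a$, and the other two quadratic terms give $C(b+c)$ and $C(a+c)$ in the same way. The cubic term is $s\tau(T)$. Removing the terms with $x\in T$ gives the equality, and these terms are nonnegative because $|\mu|\le1$.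
\end{proof}

We want $\mu$ with two properties. First, $\Delta_s(T)\le -c\sqrt p$ for some constant $c>0$ whenever $T$ can be monochromatic of color $s$. Second, few edges at each vertex are random: the union bound in the introduction costs $\sqrt{p\log p}$ when all edges are random, which would swallow a gain of order $\sqrt p$.

\section{The elliptic quadric coloring}\label{sec:quadric}

Let $d\ge1$, $q=2^d$ and $V=\mathbb F_2^{2d}$ with coordinates $x_1,y_1,\dots,x_d,y_d$, so $p=q^2$. Define
\[
Q=\sum_{i<d}x_iy_i+(x_d^2+x_dy_d+y_d^2),\qquad B(u,v)=Q(u+v)+Q(u)+Q(v),\qquad f(v)=(-1)^{Q(v)}.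
\]
Since squaring is additive in characteristic $2$, the squares cancel in $B$, and $B$ is the bilinear form $\sum_{i\le d}(x_iy_i'+y_ix_i')$, where the primed coordinates are those of $v$. It is alternating ($B(u,u)=0$) and nondegenerate: for $u\ne0$ the linear functional $B(\cdot,u)$ is nonzero. The last summand of $Q$ equals $1$ at each of the three nonzero points of the plane $\mathbb F_2^2$; a form of this shape is called \emph{elliptic}. The definition of $B$ reads
\begin{equation}\label{eq:polar}
f(u+v)=f(u)f(v)(-1)^{B(u,v)}.
\end{equation}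
We use one fact on character sums: if a linear functional $\varphi\colon V\to\mathbb F_2$ is not identically zero on a subspace $U$, then $(-1)^{\varphi}$ sums to $0$ over every coset of $U$, because translation by an element $u\in U$ with $\varphi(u)=1$ preserves the coset and reverses all signs.

\begin{lemma}\label{lem:f}
For all $u,a,b,c\in V$, not necessarily distinct:
\begin{itemize}
\item[(F1)] $\sum_x f(x)(-1)^{B(x,u)}=-qf(u)$; in particular $\sum_xf(x)=-q$;
\item[(F2)] $f(x+a)f(x+b)=f(a)f(b)(-1)^{B(x,a+b)}$ for all $x$, and $\sum_xf(x+a)f(x+b)=0$ if $a\ne b$;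
\item[(F3)] $\sum_xf(x+a)f(x+b)f(x+c)=-q\,f(a+b)f(b+c)f(a+c)$.
\end{itemize}
\end{lemma}

\begin{proof}
The sum $\sum_xf(x)$ factors over the $d$ coordinate planes. Each of the first $d-1$ planes contributes $\sum(-1)^{xy}=3-1=2$ and the last contributes $1-3=-2$, so the sum is $-2^d$. By \eqref{eq:polar}, $f(x)(-1)^{B(x,u)}=f(u)f(x+u)$, and summing over $x$ gives (F1). For (F2), apply \eqref{eq:polar} to both factors and use $f(x)^2=1$; the sum vanishes by nondegeneracy. For (F3), substitute $x\mapsto x+a$ and put $\beta=a+b$, $\gamma=a+c$. By (F2) and (F1) the sum is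
\[
f(\beta)f(\gamma)\sum_xf(x)(-1)^{B(x,\beta+\gamma)}=-qf(\beta)f(\gamma)f(\beta+\gamma),
\]
and $\beta+\gamma=b+c$.
\end{proof}

Take $\mu=f$, the deterministic coloring $\xi_{xy}=f(x+y)$; its color class $+1$ is the affine graph of the quadric $Q=0$. For a monochromatic triangle $T$ of color $s$, Lemma~\ref{lem:f} gives $\Sigma=-q$, $C(v)=0$ for $v\ne0$, and $\tau(T)=-qs^3=-qs$. Thus
\begin{equation}\label{eq:plain}
\Delta_s(T)=-q-3sq .
\end{equation}
In Lemma~\ref{lem:expand} the product for $x\in T$ is $4(1+s)$, so a triangle of color $+1$ has exactly $(q^2-4q)/8-3$ extensions and a triangle of color $-1$ has exactly $(q^2+2q)/8$.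

The cubic term $s\tau=-q$ in \eqref{eq:plain} is the source of the whole gain: it is negative for \emph{both} colors. This is where the elliptic type is used. For the form $\sum_{i\le d}x_iy_i$ the same proof gives $+q$ in place of $-q$ in (F1) and (F3), and then $s\tau=+q$ for both colors. The linear term $-3sq$ is the defect: color $-1$ is in the majority, and its triangles have too many extensions. One should therefore turn about $q$ edges at each vertex from $-1$ to $+1$.

Doing so without structure fails. Flip each edge of color $-1$ independently with probability $\varepsilon=1/(q+1)$, so that $\mu=\varepsilon+(1-\varepsilon)f$. Lemma~\ref{lem:f} gives $\Sigma=\varepsilon q^2-(1-\varepsilon)q=0$, and for $v\neq0$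
\[
C(v)=\varepsilon^2q^2-2\varepsilon(1-\varepsilon)q=O(1),
\]
\[
\tau(T)=\varepsilon^3q^2-3\varepsilon^2(1-\varepsilon)q-(1-\varepsilon)^3q\,f(a+b)f(b+c)f(a+c).
\]
For triangles that were monochromatic under $f$ we now have $\Delta_s(T)=-q+O(1)$. But a flipped edge $bc$ creates new triangles of color $+1$, one for each of the $\frac14\sum_x(1+f(x+b))(1+f(x+c))=(q^2-2q)/4$ vertices $a$ with $f(a+b)=f(a+c)=1$. For these $f(a+b)f(b+c)f(a+c)=-1$, the cubic term changes sign, and $\Delta_{+1}(T)=q+O(1)$. So the recolored edges $bc$ must be chosen such that the quadratic term $C(b+c)$ becomes negative of order $q$ and pays for the new triangles.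

\section{The set of recolored differences}\label{sec:F}

Suppose we recolor the edges whose difference lies in a set $F$ on which $f=-1$, taking $\mu=f+\rho\mathbf 1_F$ with $0\le\rho\le2$, where $\mathbf 1_F$ is the indicator function of $F$. The part of $C(v)$ that is linear in $\rho$ is $2\rho\sum_{u\in F}f(u+v)$, and by \eqref{eq:polar}
\begin{equation}\label{eq:A}
\sum_{u\in F}f(u+v)=-f(v)A(v),\qquad\text{where } A(v)=\sum_{u\in F}(-1)^{B(u,v)} .
\end{equation}
We want $f(v)A(v)\ge0$ for all $v$, and $A(v)$ negative of order $q$ for $v\in F$, while $|F|$ has order $q$. If $F$ is a union of cosets of a subspace $W$, then $A$ vanishes outside $W^\perp=\{v: B(w,v)=0\text{ for all }w\in W\}$. If moreover $Q=0$ on $W$, then $f$ is constant on each coset of $W$ inside $W^\perp$, by \eqref{eq:polar}. This leads to the following choice.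

From now on $d\ge2$. Let $W$ be the subspace of vectors supported on the coordinates $x_1,\dots,x_{d-1}$, and let $P$ be the plane of vectors supported on $x_d,y_d$. Then $|W|=q/2$, and $W^\perp$ is defined by $y_1=\dots=y_{d-1}=0$, so $W^\perp=W\oplus P$. For $w,w'\in W$ and $\pi,\pi'\in P$,
\[
Q(w+\pi)=Q(\pi),\qquad B(w+\pi,w'+\pi')=B(\pi,\pi').
\]
On $P$ we have $Q(\pi)=1$ for $\pi\ne0$, and $B(\pi,\pi')$, a $2\times2$ determinant, equals $1$ exactly when $\pi,\pi'$ are distinct and nonzero. Let
\[
F=W^\perp\setminus W .
\]
It is the union of the three cosets $\pi+W$ with $\pi\in P\setminus\{0\}$, so $|F|=\frac32q$; also $f=1$ on $W$ and $f=-1$ on $F$.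

\begin{lemma}\label{lem:A}
Let $N(v)=\#\{u\in F: u+v\in F\}$. Then
\[
\bigl(A(v),N(v)\bigr)=\begin{cases}(0,\,0)& v\notin W^\perp,\\ (\tfrac32q,\,\tfrac32q)& v\in W,\\ (-\tfrac12q,\,q)& v\in F.\end{cases}
\]
\end{lemma}

\begin{proof}
Let $v\notin W^\perp$. Then $B(\cdot,v)$ is nonzero on $W$, so each coset of $W$ contributes $0$ to $A(v)$; and $u\in F$ gives $u+v\notin W^\perp$, so $N(v)=0$. Let $v\in W$. Then $B(u,v)=0$ for $u\in F$, and $F+v=F$, so both quantities equal $|F|$. Let $v\in\pi+W$ with $\pi\in P\setminus\{0\}$. Then $B(u,v)=0$ for $u\in\pi+W$ and $B(u,v)=1$ for $u$ in the other two cosets, so $A(v)=\frac q2-2\cdot\frac q2$. For $u\in F$ the vector $u+v$ lies in $W^\perp$, and it lies in $W$ exactly when $u\in\pi+W$, so $N(v)=2\cdot\frac q2$.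
\end{proof}

The coloring attached to $\mu=f+\rho\mathbf 1_F$ is the following: an edge $xy$ with $x+y\notin F$ has color $f(x+y)$, and an edge with $x+y\in F$ has color $+1$ with probability $\rho/2$, independently of all other edges. Section~\ref{sec:terms} shows that $\rho=\frac12$ is the right value. Call $(T,s)$ \emph{admissible} if $f(u+v)=s$ for every pair $u,v\in T$ of distinct vertices with $u+v\notin F$. In every outcome, a monochromatic triangle $T$ of color $s$ yields an admissible pair $(T,s)$.

\subsection*{The case $d=2$}
Here $q=4$, $p=16$ and $p/8=2$. Write vectors as $(x,y,\pi)$ with $x=x_1$, $y=y_1$ and $\pi\in P=\{0,\alpha,\beta,\gamma\}$, $\alpha+\beta+\gamma=0$. Then $W^\perp$ is the set $y=0$, and $F$ consists of the six vectors $(x,0,\pi)$ with $\pi\ne0$. Among the eight vectors with $y=1$, those with $f=1$ are $(0,1,0)$ and $(1,1,\pi)$, $\pi\ne0$, and those with $f=-1$ are $(1,1,0)$ and $(0,1,\pi)$, $\pi\ne0$. Under the unmodified coloring $f$, Section~\ref{sec:quadric} says that a triangle of color $-1$ has $3$ extensions and, since $(q^2-4q)/8-3<0$, that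 there is no triangle of color $+1$. Take $\rho=\frac12$, so that an edge with difference in $F$ has color $+1$ with probability $\frac14$, and consider the random edge between $b=0$ and $c=(0,0,\alpha)$.

\emph{An old triangle.} Let $a=(0,1,\beta)$ and $s=-1$; here $f(a+b)=f(a+c)=-1$. A vertex $z$ with $y=0$ needs $f(z+a)=-1$, which outside $T$ leaves $z=(1,0,\beta)$ and $z=(0,0,\gamma)$; for both, $z+b$ and $z+c$ lie in $F$, so each is counted with probability $\frac9{16}$. A vertex $z$ with $y=1$ needs $f(z)=f(z+c)=-1$, which outside $T$ leaves $z=(0,1,\gamma)$; as $z+a\in F$, it is counted with probability $\frac34$. These are the three old extensions, each now weakened, and $\mathbb E X_{-1}(T)=\frac9{16}+\frac9{16}+\frac34=\frac{15}8<2$.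

\emph{A new triangle.} Let $a=(1,1,\beta)$ and $s=+1$; here $f(a+b)=f(a+c)=1$, so $T$ has color $+1$ whenever $bc$ does. A vertex $z\notin T$ with $y=0$ needs $f(z+a)=1$, which again leaves $(1,0,\beta)$ and $(0,0,\gamma)$, now with probability $\frac1{16}$ each. A vertex $z\notin T$ with $y=1$ needs $f(z)=f(z+c)=1$, which leaves $(1,1,\gamma)$, with probability $\frac14$. So $\mathbb EX_{+1}(T)=\frac38$. The terms with $x\in T$ in Lemma~\ref{lem:expand} contribute $1+\frac14+\frac14$, and $\frac38+\frac32=\frac{15}8$.

For both triangles $(p+\Delta_s(T))/8=\frac{15}8$, that is, $\Delta_s(T)=-1=-q/4$. Proposition~\ref{prop:mean} below shows that this is the largest value for any admissible pair and any $d\ge2$.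

\section{The correlation terms}\label{sec:terms}

We compute the terms of \eqref{eq:Delta} for $\mu=f+\rho\mathbf 1_F$, keeping $\rho\in[0,2]$ free until the computation dictates its value.

\begin{lemma}\label{lem:C}
We have $\Sigma=(\frac32\rho-1)q$, and for $v\neq 0$
\[
C(v)=\begin{cases}0& v\notin W^\perp,\\ (\tfrac32\rho^2-3\rho)q& v\in W,\\ (\rho^2-\rho)q& v\in F.\end{cases}
\]
\end{lemma}

\begin{proof}
By (F1), $\Sigma=-q+\rho|F|$. Expanding the product in $C(v)$, the term $\sum_xf(x)f(x+v)$ vanishes by (F2), each of the two mixed terms equals $\rho\sum_{u\in F}f(u+v)$, and the last term is $\rho^2N(v)$. By \eqref{eq:A}, $C(v)=-2\rho f(v)A(v)+\rho^2N(v)$. Now insert Lemma~\ref{lem:A}, with $f(v)=1$ on $W$ and $f(v)=-1$ on $F$.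
\end{proof}

The cubic term depends on the position of $T=\{a,b,c\}$ relative to $W^\perp$. The differences $a+b$, $b+c$, $a+c$ sum to $0$, so none, exactly one, or all three of them lie in $W^\perp$. For $u\in W^\perp$ let $\bar u\in P$ be its component in $P$, and define $g\colon P\to\mathbb R$ by $g(0)=1$ and $g(\pi)=\rho-1$ for $\pi\ne0$. Then $f(u)=f(\bar u)$ and $\mu(u)=g(\bar u)$ for $u\in W^\perp$.

\begin{lemma}\label{lem:tau}
Let $T=\{a,b,c\}$.
\begin{itemize}
\item[(I)] If no difference lies in $W^\perp$, then $\tau(T)=-q\,f(a+b)f(b+c)f(a+c)$.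
\item[(II)] If $b+c$ is the only difference in $W^\perp$, then
\[
\tau(T)=f(a+b)f(a+c)\bigl(-qf(b+c)+\rho A(b+c)\bigr).
\]
\item[(III)] If all differences lie in $W^\perp$, then, with $\beta=\overline{a+b}$ and $\gamma=\overline{a+c}$,
\[
\tau(T)=\frac q2\sum_{\pi\in P}g(\pi)g(\pi+\beta)g(\pi+\gamma).
\]
\end{itemize}
\end{lemma}

\begin{proof}
Let $\tau_0=-qf(a+b)f(b+c)f(a+c)$, the value of $\sum_xf(x+a)f(x+b)f(x+c)$ given by (F3). Expanding $\mu=f+\rho\mathbf 1_F$ gives $\tau(T)=\tau_0+\rho S_1+\rho^2S_2+\rho^3S_3$, where $S_j$ collects the terms with $j$ factors $\mathbf 1_F$. With $\{v,v',v''\}=T$,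
\[
S_1=\sum_{v\in T}\ \sum_{x:\ x+v\in F}f(x+v')f(x+v''),\qquad S_2=\sum_{v''\in T}\ \sum_{x:\ x+v,\,x+v'\in F}f(x+v''),
\]
and $S_3=\#\{x: x+a,\,x+b,\,x+c\in F\}$. In $S_1$ substitute $u=x+v$; by (F2) the inner sum equals $f(v+v')f(v+v'')A(v'+v'')$. In $S_2$ and $S_3$, the conditions $x+v,x+v'\in F$ force $v+v'\in W^\perp$.

(I) All three values of $A$ in $S_1$ vanish by Lemma~\ref{lem:A}, and the sums $S_2$, $S_3$ are empty.

(II) Only $v=a$ contributes to $S_1$, so $S_1=f(a+b)f(a+c)A(b+c)$. The sum $S_3$ is empty since $a+b\notin W^\perp$, and in $S_2$ only $v''=a$ remains. Its index set $\{x: x+b,\,x+c\in F\}$ is invariant under translation by $W$, hence a union of cosets $z+W$ with $z+b\in W^\perp$. For $w\in W$, \eqref{eq:polar} and $B(w,z+b)=0$ give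
\[
f(z+w+a)=f(z+a)(-1)^{B(w,z+a)}=f(z+a)(-1)^{B(w,a+b)} .
\]
Since $a+b\notin W^\perp$, this sums to $0$ over $w\in W$. So $S_2=0$.

(III) Here it is shorter to split $V$ along the coset $a+W^\perp$, which contains $T$. For $x\notin a+W^\perp$ none of $x+a,x+b,x+c$ lies in $W^\perp$, so $\mu=f$ at these points. The sum of $f(x+a)f(x+b)f(x+c)$ over $x\notin a+W^\perp$ is $\tau_0$ minus the sum over $x\in a+W^\perp$. Writing $x=a+w+\pi$ with $w\in W$, $\pi\in P$, the latter is
\[
\frac q2\sum_{\pi\in P}f(\pi)f(\pi+\beta)f(\pi+\gamma)=\frac q2\cdot(-2)f(\beta)f(\gamma)f(\beta+\gamma)=\tau_0,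
\]
by (F3) for the plane $P$, which is the case $d=1$, $q=2$ of Lemma~\ref{lem:f}. So the points outside $a+W^\perp$ contribute $0$ to $\tau(T)$, and the points inside contribute the stated sum.
\end{proof}

\subsection*{The choice of $\rho$}
Consider the triangles that the unstructured repair could not handle: $b+c\in F$ is the only difference in $W^\perp$, and $f(a+b)=f(a+c)=s$. Both signs occur, since the two triples of the example in Section~\ref{sec:F} make sense for every $d\ge2$ with the remaining coordinates set to zero. Lemmas~\ref{lem:A}, \ref{lem:C} and~\ref{lem:tau}(II) give $\tau(T)=q-\frac12\rho q$ and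
\[
\Delta_s(T)=3s\bigl(\tfrac32\rho-1\bigr)q+(\rho^2-\rho)q+s\bigl(1-\tfrac12\rho\bigr)q=(\rho^2-\rho)q+s(4\rho-2)q .
\]
The larger of the two values is $(\rho^2-\rho+|4\rho-2|)q$. Both $\rho^2-\rho$ and $|4\rho-2|$ are smallest at $\rho=\frac12$, where the sum is $-\frac14$. The deterministic choices $\rho=0$ and $\rho=2$ give $2q$ and $8q$, and the choice $\rho=\frac23$, which makes $\Sigma=0$, gives $\frac49q$. From now on $\rho=\frac12$.

\begin{proposition}\label{prop:mean}
Let $\rho=\frac12$. If $(T,s)$ is admissible, then $\Delta_s(T)\le-\frac q4$, and therefore $\mathbb EX_s(T)\le\frac18\bigl(q^2-\frac q4\bigr)$.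
\end{proposition}

\begin{proof}
By Lemma~\ref{lem:C}, $3s\Sigma=-\frac34sq$, and $C(v)$ equals $0$, $-\frac98q$, $-\frac14q$ for $v\notin W^\perp$, $v\in W\setminus\{0\}$, $v\in F$ respectively. Admissibility is used in two ways: a difference outside $W^\perp$ has $f=s$, which fixes the sign of $\tau(T)$ in cases (I) and (II); and a difference in $W$, where $f=1$, forces $s=+1$. We go through the cases of Lemma~\ref{lem:tau}.

In case (I), $\tau(T)=-qs^3=-qs$. In case (II), $f(a+b)f(a+c)=s^2=1$, so $\tau(T)=-q+\frac34q=-\frac14q$ if $b+c\in W$, and $\tau(T)=q-\frac14q=\frac34q$ if $b+c\in F$.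

In case (III), $g(0)=1$ and $g=-\frac12$ elsewhere. The vertices $a,b,c$ have classes $0,\beta,\gamma$ in $P$, and a difference lies in $W$ exactly when its two vertices have the same class. As $\pi$ runs over the four points of $P$, the vertex with class $\kappa$ contributes the factor $1$ at $\pi=\kappa$ and $-\frac12$ at the other points. If the three classes are equal, the sum over $P$ is $1-3\cdot\frac18=\frac58$. If exactly two are equal, the repeated class gives $-\frac12$, the single class gives $\frac14$, and the other two points give $-\frac18$ each, for a total of $-\frac12$; one difference lies in $W$ and two lie in $F$. If all are distinct, each class gives $\frac14$ and the fourth point gives $-\frac18$, for a total of $\frac58$. Multiplying by $\frac q2$ gives $\tau(T)$.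

The table collects the values in units of $q$, with $\Delta_s(T)$ computed from \eqref{eq:Delta} and $\sum C=C(a+b)+C(b+c)+C(a+c)$.
\[
\begin{array}{l|c|c|c|c|c}
\text{differences in }W^\perp & s & \sum C/q & \tau/q & \Delta_s/q & \max_s\Delta_s/q\\[2pt]
\hline
\text{none} & \pm1 & 0 & -s & -1-\frac34s & -\frac14\\[3pt]
\text{one, in }W & +1 & -\frac98 & -\frac14 & -\frac{17}8 & -\frac{17}8\\[3pt]
\text{one, in }F & \pm1 & -\frac14 & \frac34 & -\frac14 & -\frac14\\[3pt]
\text{three in }W & +1 & -\frac{27}8 & \frac5{16} & -\frac{61}{16} & -\frac{61}{16}\\[3pt]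
\text{one in }W,\text{ two in }F & +1 & -\frac{13}8 & -\frac14 & -\frac{21}8 & -\frac{21}8\\[3pt]
\text{three in }F & \pm1 & -\frac34 & \frac5{16} & -\frac34-\frac7{16}s & -\frac5{16}
\end{array}
\]
Every entry of the last column is at most $-\frac14$. The bound on $\mathbb EX_s(T)$ follows from Lemma~\ref{lem:expand} with $p=q^2$.
\end{proof}

\section{Concentration and the proof of Theorem~\ref{thm:main}}\label{sec:conc}

We need one outcome in which all the variables $X_s(T)$ are simultaneously close to their means. We use \emph{Hoeffding's inequality}: if $X$ is a sum of independent random variables with values in $[0,1]$, of which at most $M$ are nonconstant, then $\Pr(X-\mathbb EX\ge t)\le\exp(-2t^2/M)$ for $t>0$. A union bound over roughly $q^6$ events needs $t$ of order $\sqrt{M\log q}$. This is $o(q)$, smaller than the gain $q/32$, because $|F|=\frac32q$ makes $M$ of order $q$.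

\begin{proposition}\label{prop:coloring}
Let $d\ge2$, $q=2^d$ and $\lambda=\sqrt{13.5\,q\ln q}$. There is a two-coloring of $K_{q^2}$ in which every monochromatic triangle has at most $\frac{q^2}8-\frac q{32}+\lambda$ extensions.
\end{proposition}

\begin{proof}
Use the random coloring with $\rho=\frac12$ and fix an admissible pair $(T,s)$. The variable $X_s(T)$ is a sum of indicators, one for each $x\notin T$, and they are independent because distinct $x$ involve disjoint sets of edges. The indicator of $x$ is constant unless $x+v\in F$ for some $v\in T$, so at most $3|F|=\frac92q$ of them are nonconstant. Hence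
\[
\Pr\bigl(X_s(T)>\mathbb EX_s(T)+\lambda\bigr)\le\exp\Bigl(-\frac{4\lambda^2}{9q}\Bigr)=\exp(-6\ln q)=q^{-6}.
\]
There are at most $2\binom{q^2}3<q^6/3$ pairs $(T,s)$, so in some outcome none of these events occurs. In that outcome Proposition~\ref{prop:mean} gives $X_s(T)\le\frac{q^2}8-\frac q{32}+\lambda$ for every admissible pair, in particular for every monochromatic triangle with its color.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
In the coloring of Proposition~\ref{prop:coloring} the number of extensions of a monochromatic triangle is an integer, so it is at most $n_d-1$. Hence $r_{n_d}\ge q^2+1$. The definition of $n_d$ gives $8n_d\le q^2-\frac q4+8\lambda+8$, which is the second inequality.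

(a) We have $8\lambda/q=\sqrt{864\ln q/q}$, which is decreasing for $q>e$. At $q=2^{18}=262144$ we have $\ln q<12.48$, so $8\lambda/q<\sqrt{10783/262144}<0.203$. Thus for all $d\ge18$,
\[
r_{n_d}-8n_d\ge(0.25-0.203)q-7=0.047q-7>12000>10 .
\]

(b) As $d\to\infty$ we have $\lambda=o(q)$, so $n_d\sim q^2/8\to\infty$ and
\[
\frac{r_{n_d}-8n_d}{\sqrt{n_d}}\ \ge\ \frac{(\frac14-o(1))\,q}{(1+o(1))\,q/\sqrt8}\ \longrightarrow\ \frac{\sqrt8}4=\frac1{\sqrt2}.\qedhere
\]
\end{proof}

\section{Deleting vertices and the proof of Theorem~\ref{thm:range}}\label{sec:delete}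

The construction exists only on $4^d$ vertices. To reach other orders we delete a random set of $k$ vertices, which on average removes the same proportion of every set of extensions. The fluctuation is controlled by Hoeffding's inequality for sampling without replacement \cite{Hoeffding}: if $K$ is a uniformly random $k$-element subset of a finite set $V$, $k\ge1$, and $E\subseteq V$, then $\Pr\bigl(|E\cap K|\le k|E|/|V|-t\bigr)\le\exp(-2t^2/k)$ for $t>0$. The union bound now costs $\sqrt{3k\ln q}$, and this must stay below the gain $q/32$. That limits $k$ to a small multiple of $q^2/d$ and is the origin of the factor $1/\log x$ in Theorem~\ref{thm:range}.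

\begin{lemma}\label{lem:delete}
Let $\delta=10^{-6}$, let $d$ be sufficiently large, $q=2^d$, and let $k$ be an integer with $0\le k\le\delta q^2/d$. Put $p'=q^2-k$. There is a two-coloring of $K_{p'}$ in which every monochromatic triangle has at most $p'/8-0.029\,q$ extensions.
\end{lemma}

\begin{proof}
Fix a coloring as in Proposition~\ref{prop:coloring} on the vertex set $V$, and for each monochromatic triangle $T$ let $E_T$ be its set of extensions. Put $\lambda'=\sqrt{3k\ln q}$. We claim that some $k$-element set $K\subseteq V$ satisfies $|E_T\cap K|\ge\frac k{q^2}|E_T|-\lambda'$ for all $T$. For $k=0$ take $K=\emptyset$. For $k\ge1$ a uniformly random $K$ violates the inequality for a given $T$ with probability at most $e^{-2\lambda'^2/k}=q^{-6}$, and there are fewer than $q^6/6$ triangles.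

Since $\ln q=d\ln2$, the bound on $k$ gives $\lambda'\le q\sqrt{3\delta\ln2}<0.0015q$. Take $d$ so large that $\lambda\le0.0007q$, which is possible as $\lambda=o(q)$. Delete $K$. A monochromatic triangle $T$ on the remaining $p'$ vertices has extension set $E_T\setminus K$, and, using $k/q^2\le\delta$,
\begin{align*}
|E_T\setminus K|&\le\Bigl(1-\frac k{q^2}\Bigr)\Bigl(\frac{q^2}8-\frac q{32}+\lambda\Bigr)+\lambda'\\
&\le\frac{p'}8-\frac{1-\delta}{32}\,q+0.0007q+0.0015q\ \le\ \frac{p'}8-0.029\,q.\qedhere
\end{align*}
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:range}]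
Let $\delta=10^{-6}$, let $d$ be as in Lemma~\ref{lem:delete}, $q=2^d$, and let $(1-\delta/d)q^2\le8n\le q^2-q/5$. Put $p'=8n+\lfloor q/5\rfloor$ and $k=q^2-p'$. The upper bound on $8n$ gives $k\ge0$, and the lower bound gives $k\le q^2-8n\le\delta q^2/d$. By Lemma~\ref{lem:delete}, some coloring of $K_{p'}$ gives every monochromatic triangle at most $n+\frac q{40}-0.029\,q<n$ extensions. Therefore, using $q\ge\sqrt{8n}$ and $\sqrt8/5>\frac12$,
\[
r_n\ge p'+1>8n+\frac q5\ge8n+\frac{\sqrt{8n}}5>8n+\frac12\sqrt n .
\]

For the second statement, let $x$ be large and let $d$ be the largest integer with $4^d\le8x$. Then $q^2=4^d>2x$, and $d\le\log_4(8x)\le\ln x$. Every $n$ in the range above satisfies $n\le q^2/8\le x$, and also $n\ge(1-\delta)q^2/8>400$, so that $\frac12\sqrt n>10$ and $n$ violates the Conjecture. The number of such $n$ is at least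
\[
\frac{\delta q^2}{8d}-\frac q{40}-1\ \ge\ \frac{\delta q^2}{16d}\ \ge\ \frac\delta8\cdot\frac{x}{\ln x}
\]
once $x$, and hence $d$, is large enough.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Conlon}
Conlon, \emph{The Ramsey number of books}, Adv. Combin. 2019.

\bibitem{Hoeffding}
Hoeffding, 1963.

\end{thebibliography}
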